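\title{A Lyapunov theorem for diffuse functionals on von Neumann algebras}

\begin{abstract}
Let $f_1,\dots,f_n$ be bounded linear functionals on a von Neumann algebra $\mathcal M$, not assumed normal, whose absolute values dominate no positive multiple of a pure state. We prove that $\Psi=(f_1,\dots,f_n)$ has the same image on the projections as on the positive part of the unit ball, as had been conjectured. More generally, we characterize the positive functionals $g$ for which this equality holds in every corner $e\mathcal Me$ and for all $f_j$ whose absolute values are dominated by a multiple of $g$: the only obstruction is a pure state below $g$ that does not vanish on some abelian projection. So no hypothesis on the $f_j$ is needed when $\mathcal M$ has no type I summand, and among $\sigma$-finite algebras these are the only ones with this property. The proof is a reduction to the abelian theorem of Armstrong and Prikry.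
\end{abstract}

\section{Introduction}\label{sec:intro}

Let $\mathcal M$ be a von Neumann algebra, $P$ its set of projections, and $(\mathcal M_+)_1=\{a\in\mathcal M:0\le a\le 1\}$ the positive part of its unit ball. Take $f_1,\dots,f_n$ in the full Banach space dual $\mathcal M^*$, so that the $f_j$ need not be normal, and put
\[
\Psi:\mathcal M\to\mathbb C^n,\qquad \Psi(a)=(f_1(a),\dots,f_n(a)).
\]
The set $\Psi((\mathcal M_+)_1)$ is convex and contains $\Psi(P)$. We ask when the two sets are equal. For $\mathcal M=L^\infty(\Omega,\mu)$ the projections are the indicator functions, $\Psi(P)$ is the range of a finitely additive vector measure, and equality says that every weight $0\le a\le1$ can be replaced by a set without changing any of the $n$ values.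

The basic obstruction is an atom. If $\mathcal M$ is abelian and $\chi$ is a character (a nonzero multiplicative linear functional), then $\chi(P)=\{0,1\}$ while $\chi((\mathcal M_+)_1)=[0,1]$. The characters of an abelian algebra are its pure states, and pure states make sense for every $\mathcal M$. This suggests the following way of saying ``no atoms''. Write $\theta\le h$ if $h-\theta$ is a positive functional, and let $|f|$ be the absolute value of $f\in\mathcal M^*$, a positive functional recalled in Section~\ref{sec:background}.

\begin{definition}
A functional $f\in\mathcal M^*$ is \emph{diffuse} if there are no pure state $\varphi$ of $\mathcal M$ and $c>0$ with $c\varphi\le|f|$.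
\end{definition}

In the abelian case the following is known; it is the one result we use that is not a textbook fact.

\begin{theorem}[Armstrong and Prikry \cite{AP}]\label{thm:AP}
If $\mathcal M$ is an abelian von Neumann algebra and $f_1,\dots,f_n\in\mathcal M^*$ are diffuse, then $\Psi(P)$ is convex.
\end{theorem}

It has been conjectured that diffuseness gives equality of the two images in every von Neumann algebra. Our first result confirms this.

\begin{theorem}\label{thm:main}
Let $\mathcal M$ be a von Neumann algebra, let $f_1,\dots,f_n\in\mathcal M^*$ be diffuse, and let $\Psi=(f_1,\dots,f_n)$. Then $\Psi(P)=\Psi((\mathcal M_+)_1)$.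
\end{theorem}

Two natural approaches meet obstacles. For normal $f_j$ the fibers of $\Psi$ in $(\mathcal M_+)_1$ are weak* compact and one can look for extreme points; here no compactness is available, and $\Psi(P)$ need not be closed (Example~\ref{ex:nonclosed}), so it is also not enough to approximate $\Psi(a)$ by values at projections. One could instead restrict to an abelian subalgebra containing $a$ and quote Theorem~\ref{thm:AP}; but restriction can destroy diffuseness, as restriction of a state to $\mathbb C1$ shows. The subalgebra has to be built for the functionals, and $a$ has to be moved first.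

Diffuseness is also more than one needs, because noncommutativity helps.

\begin{example}\label{ex:M2}
Let $\mathcal M=M_2(\mathbb C)$ and consider the rank-one projections
\[
q_t=\begin{pmatrix}\cos^2t&\sin t\cos t\\ \sin t\cos t&\sin^2t\end{pmatrix},\qquad t\in\mathbb R .
\]
The pure state $\varphi_1(x)=x_{11}$ has $\varphi_1(q_t)=\cos^2t$, so $\varphi_1(P)=[0,1]=\varphi_1((\mathcal M_+)_1)$: projections can be rotated, and the values of a pure state fill an interval. Now add $\varphi_2(x)=x_{22}$. A projection has trace $0$, $1$ or $2$, so $\Psi=(\varphi_1,\varphi_2)$ maps $P$ onto $\{(0,0),(1,1)\}\cup\{(s,1-s):0\le s\le1\}$, whereas the diagonal matrices give $\Psi((\mathcal M_+)_1)=[0,1]^2$. The point $(\frac12,0)$ is missed because $\varphi_2(p)=0$ forces $p$ into the corner $e_{11}\mathcal Me_{11}\cong\mathbb C$, where nothing rotates and $\varphi_1$ is a character.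
\end{example}

So the right property to study holds in all corners at once, and the obstruction should sit in the commutative corners. A projection $e$ is \emph{abelian} if $e\mathcal Me$ is abelian ($e=0$ is allowed). For $e\in P$ put $(e\mathcal Me)_1^+=\{a\in e\mathcal Me:0\le a\le e\}$.

\begin{theorem}\label{thm:char}
For a positive functional $g\in\mathcal M^*$ the following are equivalent.
\begin{enumerate}
\item[(i)] $g$ dominates no positive multiple of a pure state $\psi$ of $\mathcal M$ such that $\psi(e)>0$ for some abelian projection $e$.
\item[(ii)] For each abelian projection $e$, the restriction $g|_{e\mathcal Me}$ is diffuse; that is, there are no $c>0$ and character $\chi$ of $e\mathcal Me$ with $c\chi\le g|_{e\mathcal Me}$.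
\item[(iii)] For each $e\in P$ there is an abelian von Neumann subalgebra $C\subset e\mathcal Me$ with unit $e$ such that $g|_C$ is diffuse.
\item[(iv)] For each $e\in P$, each $n$, and all $f_1,\dots,f_n\in\mathcal M^*$ with $|f_j|\le Kg$ for some constant $K$, the map $\Psi=(f_1,\dots,f_n)$ satisfies $\Psi(P\cap e\mathcal Me)=\Psi((e\mathcal Me)_1^+)$.
\end{enumerate}
\end{theorem}

Condition (iv) is a hereditary Lyapunov property of $g$. Condition (i) is diffuseness with most pure states exempted, and in many algebras it costs nothing.

\begin{corollary}\label{cor:types}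
\begin{enumerate}
\item[(a)] If $\mathcal M$ has no type I direct summand, then $\Psi(P)=\Psi((\mathcal M_+)_1)$ for all $f_1,\dots,f_n\in\mathcal M^*$.
\item[(b)] If $\mathcal M=B(H)$, the equality holds for all $f_j$ vanishing on the compact operators, even if they are pure states.
\item[(c)] Let $\mathcal M$ be $\sigma$-finite. Then $\Psi(P)=\Psi((\mathcal M_+)_1)$ for all $n$ and all $f_1,\dots,f_n\in\mathcal M^*$ if and only if $\mathcal M$ has no type I direct summand. If $\mathcal M$ has a type I summand, the equality fails for some pair $(n=2)$ of positive functionals.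
\end{enumerate}
\end{corollary}

The core of the proof is (ii)$\Rightarrow$(iii)$\Rightarrow$(iv). Section~\ref{sec:halving} builds the subalgebra $C$ by halving $g$ again and again, using the rotation of Example~\ref{ex:M2} wherever the algebra is noncommutative and hypothesis (ii) where it is not. Section~\ref{sec:projections} replaces $a$ by an element $\sum_k\mu_ke_k$ of finite spectrum with exactly the same image under $\Psi$, and applies Theorem~\ref{thm:AP} in each corner $e_k\mathcal Me_k$. Section~\ref{sec:pure} proves (iv)$\Rightarrow$(i)$\Rightarrow$(ii) and Theorem~\ref{thm:main}, and Section~\ref{sec:cor} proves the corollary.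

\section{Absolute values and abelian algebras}\label{sec:background}

\subsection*{The absolute value of a functional}
The bidual $\mathcal M^{**}$ is a von Neumann algebra with predual $\mathcal M^*$. It contains $\mathcal M$ as a weak* dense subalgebra with the same unit, its multiplication is separately weak* continuous, and each $f\in\mathcal M^*$ is regarded as a weak* continuous functional on it, positive if $f$ is. A positive $\omega\in\mathcal M^*$ has a support $s(\omega)$, the smallest projection $s\in\mathcal M^{**}$ with $\omega(1-s)=0$, and $\omega(xs(\omega))=\omega(x)$. The polar decomposition \cite[III.4.2]{Tak} says that for $f\in\mathcal M^*$ there are a unique positive functional $|f|\in\mathcal M^*$ and a unique partial isometry $v\in\mathcal M^{**}$ with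
\[
f(x)=|f|(xv)\quad(x\in\mathcal M^{**}),\qquad v^*v=s(|f|).
\]
We use three consequences. First, $|f|=f$ if $f$ is positive (take $v=s(f)$). Second,
\begin{equation}\label{eq:inverse}
|f|(x)=|f|(xv^*v)=f(xv^*)\qquad(x\in\mathcal M^{**}),
\end{equation}
and in particular $|f|(1)=f(v^*)\le\|f\|$. Third, the Cauchy--Schwarz inequality for $|f|$ gives $|f(q)|^2=\bigl||f|(q^*v)\bigr|^2\le|f|(q^*q)\,|f|(v^*v)$ for a projection $q$, that is,
\begin{equation}\label{eq:CS}
|f(q)|^2\le\|f\|\,|f|(q)\qquad(q\in P).
\end{equation}
With the other convention, $f(x)=|f|(vx)$, the first and third statements are unchanged and \eqref{eq:inverse} becomes $|f|(x)=f(v^*x)$; all results and proofs below hold for either convention. We also use that every $f\in\mathcal M^*$ is a linear combination of four positive functionals.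

\subsection*{Abelian von Neumann algebras}
Let $C\ne0$ be an abelian von Neumann algebra and identify it with $C(X)$, $X$ compact Hausdorff, by the Gelfand transform. The pure states are the characters, namely the evaluations $\chi_x$ at points $x\in X$, and the projections are the indicators $1_U$ of clopen sets. Each $f\in C^*$ is integration against a unique complex regular Borel measure $\mu$, and $|f|$ is integration against the total variation $|\mu|$. (Write $d\mu=h\,d|\mu|$ with $h$ Borel and $|h|=1$; then $h$ defines a unitary of $C^{**}$, and cutting it by the support of $|\mu|$ gives the partial isometry $v$.)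

The clopen sets form a base of $X$. Indeed, let $x\in V$ with $V$ open, and choose $a\in C$ with $0\le a\le1$, $a(x)=1$ and $a=0$ off $V$. The spectral projection $1_U=1_{(1/2,1]}(a)$ lies in $C$ and satisfies $1_U\le2a$ and $a(1-1_U)\le\frac12$; the first inequality gives $U\subset V$ and the second gives $x\in U$. With outer regularity, it follows that every positive regular Borel measure $\nu$ on $X$ satisfies
\begin{equation}\label{eq:point}
\nu(\{x\})=\inf\{\nu(U):U\text{ clopen},\ x\in U\}.
\end{equation}

\begin{lemma}\label{lem:abelian}
Let $f\in C^*$ be given by the measure $\mu$ on $X$.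
\begin{enumerate}
\item[(a)] $f$ is diffuse if and only if $\mu(\{x\})=0$ for all $x\in X$.
\item[(b)] If $f$ is positive, then $f$ is diffuse if and only if for every $\delta>0$ the unit of $C$ is a sum of finitely many mutually orthogonal projections $q\in C$ with $f(q)<\delta$.
\end{enumerate}
\end{lemma}

\begin{proof}
(a) If $c\chi_x\le|f|$, then $c\le|\mu|(U)$ for every clopen $U\ni x$, so $c\le|\mu|(\{x\})$ by \eqref{eq:point}. Conversely $\int a\,d|\mu|\ge|\mu|(\{x\})\,a(x)$ for $a\ge0$, so $|\mu|(\{x\})\chi_x\le|f|$. Finally $|\mu|(\{x\})=|\mu(\{x\})|$.

(b) Let $f$ be diffuse and $\delta>0$. By (a) and \eqref{eq:point} each point has a clopen neighborhood of measure less than $\delta$. Finitely many of them, $U_1,\dots,U_m$, cover $X$, and the clopen sets $U_i\setminus(U_1\cup\dots\cup U_{i-1})$ give the required projections. Conversely, if such finite partitions exist, each $x$ lies in a piece of each of them, so $\mu(\{x\})<\delta$ for every $\delta$.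
\end{proof}

The partitions in (b) must be finite: a character need not be normal, and it can vanish on every member of an infinite partition of the unit.

\section{Halving projections: (ii) implies (iii)}\label{sec:halving}

By Lemma~\ref{lem:abelian}(b), to prove (iii) we need commuting finite partitions of $e$ into projections of smaller and smaller $g$-value. The method is visible in $B(H)$.

\begin{example}\label{ex:BH}
Let $H$ be infinite dimensional, $g$ any state on $B(H)$, and $\lambda\in[0,1]$. We find a projection $q$ with $g(q)=g(\lambda1)$ inside an abelian algebra on which $g$ is diffuse. Write $H=L\oplus L$ with $L$ infinite dimensional, and read the matrix $q_t$ of Example~\ref{ex:M2} as a block matrix of scalar operators on $L$. Then $q_t$ is the projection onto $\{(\eta\cos t,\eta\sin t):\eta\in L\}$, and $1-q_t=q_{t+\pi/2}$. The function $t\mapsto g(q_t)$ is continuous and $g(q_0)+g(q_{\pi/2})=1$, so $g(q_t)=\frac12$ for some $t\in[0,\frac\pi2]$. (If $g$ is the vector state of a unit vector $(\xi,0)$, then $g(q_t)=\cos^2t$ and $t=\frac\pi4$.) Both $q_t$ and $1-q_t$ have infinite rank, so the step can be repeated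 in the range of each. After $k$ rounds, $1$ is a sum of $2^k$ orthogonal projections of $g$-value $2^{-k}$. All these projections commute; on the von Neumann algebra $C$ they generate, $g$ is diffuse by Lemma~\ref{lem:abelian}(b), even when $g$ is pure on $B(H)$. By Theorem~\ref{thm:AP} the values of $g$ on the projections of $C$ form a convex set containing $0$ and $1$, hence $\lambda$.
\end{example}

The procedure stops at a projection that is not a sum of two isomorphic halves, such as a rank-one projection in $B(H)$. The next lemma shows that what cannot be paired off is always abelian. Projections $x,y\in\mathcal M$ are \emph{equivalent}, $x\sim y$, if $x=v^*v$ and $y=vv^*$ for some $v\in\mathcal M$. Equivalence is additive: if $(x_i)$ and $(y_i)$ are orthogonal families with $x_i=v_i^*v_i$ and $y_i=v_iv_i^*$, then $v=\sum_iv_i$ converges strongly, $v^*v=\sum_ix_i$ and $vv^*=\sum_iy_i$.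

\begin{lemma}\label{lem:split}
Every $p\in P$ is a sum $p=e_1+e_2+r$ of mutually orthogonal projections with $e_1\sim e_2$ and $r$ abelian.
\end{lemma}

\begin{proof}
By Zorn's lemma choose a maximal family of pairs $(x_i,y_i)$ of nonzero projections under $p$ such that $x_i\sim y_i$ and all the $x_i$ and $y_j$ are mutually orthogonal (the family may be empty). Put $e_1=\sum_ix_i$, $e_2=\sum_iy_i$ and $r=p-e_1-e_2$. Then $e_1\sim e_2$. Suppose that $N=r\mathcal Mr$ is not abelian. Since $N$ is the norm closed span of its projections, some projection $q\in N$ fails to commute with some $x\in N$. If $qx(r-q)$ and $(r-q)xq$ were both zero we would have $qx=qxq=xq$; so one of $qx(r-q)$ and $qx^*(r-q)$ is a nonzero element $y\in qN(r-q)$. In the polar decomposition $y=u|y|$, the projection $uu^*$ onto the closed range of $y$ lies under $q$, and the projection $u^*u$ onto the closed range of $y^*$ lies under $r-q$. The pair $(uu^*,u^*u)$ can be added to the family, against maximality.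
\end{proof}

Since $g$ need not be normal, $g(e_1)$ can exceed $\sum_ig(x_i)$, and halving each $x_i+y_i$ separately would give no control of the sum. So we rotate $e_1$ into $e_2$ in one piece.

\begin{lemma}\label{lem:rotate}
Let $g\in\mathcal M^*$ be positive and let $e_1,e_2$ be orthogonal equivalent projections. There is a projection $q\le e_1+e_2$ with $g(q)=g(e_1+e_2-q)=\frac12g(e_1+e_2)$.
\end{lemma}

\begin{proof}
Let $v^*v=e_1$ and $vv^*=e_2$, so that $v=e_2ve_1$ and $e_1v=0$. Put $w_t=(\cos t)e_1+(\sin t)v$. Then $w_te_1=w_t$ and
\[
w_t^*w_t=(\cos^2t)\,e_1+(\sin t\cos t)(e_1v+v^*e_1)+(\sin^2t)\,v^*v=e_1 ,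
\]
so $q_t=w_tw_t^*$ satisfies $q_t^2=w_te_1w_t^*=q_t$ and is a projection. Expanding,
\[
q_t=(\cos^2t)\,e_1+(\sin t\cos t)(v+v^*)+(\sin^2t)\,e_2\in(e_1+e_2)\mathcal M(e_1+e_2).
\]
Thus $q_t\le e_1+e_2$, and $t\mapsto g(q_t)$ is a continuous real function with values $g(e_1)$ at $0$ and $g(e_2)$ at $\frac\pi2$. It takes the average of these two values at some $t$; let $q=q_t$.
\end{proof}

\begin{proposition}\label{prop:23}
In Theorem~\ref{thm:char}, \textup{(ii)} implies \textup{(iii)}.
\end{proposition}

\begin{proof}
We first show that every $p\in P$ is a sum of finitely many orthogonal projections of $g$-value at most $\frac12g(p)$. If $g(p)=0$, take $p$ itself. Otherwise write $p=e_1+e_2+r$ as in Lemma~\ref{lem:split}. Lemma~\ref{lem:rotate} splits $e_1+e_2$ into two projections of $g$-value $\frac12g(e_1+e_2)\le\frac12g(p)$. If $r\neq0$, then $g|_{r\mathcal Mr}$ is diffuse by (ii), and Lemma~\ref{lem:abelian}(b) splits $r$ into finitely many projections of $g$-value less than $\frac12g(p)$. This is the only use of (ii).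

Now let $e\in P$. For $e=0$ take $C=0$, which has no pure states. For $e\ne0$ let $\mathcal P_0=\{e\}$, and obtain $\mathcal P_{k+1}$ from $\mathcal P_k$ by splitting each member as above. Each $\mathcal P_k$ is a finite orthogonal family with sum $e$, and $g(p)\le2^{-k}g(e)$ for $p\in\mathcal P_k$. If $p\in\mathcal P_k$ and $p'\in\mathcal P_l$ with $l\ge k$, then $p'$ lies under a member of $\mathcal P_k$, so $p'\le p$ or $p'p=0$, and $p,p'$ commute. Hence the von Neumann subalgebra $C$ of $e\mathcal Me$ generated by $\bigcup_k\mathcal P_k$ is abelian with unit $e$, and $g|_C$ is diffuse by Lemma~\ref{lem:abelian}(b).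
\end{proof}

\section{From positive contractions to projections: (iii) implies (iv)}\label{sec:projections}

Condition (iii) lets us treat an element $\mu e$ with $\mu\in[0,1]$, as in Example~\ref{ex:BH}, and hence any finite sum $\sum_k\mu_ke_k$ with orthogonal $e_k$. Such sums are norm dense among positive contractions, but density is not enough, because the images need not be closed.

\begin{example}\label{ex:nonclosed}
Let $\mathcal M=L^\infty[0,1]$, let $I_m=(2^{-m-1},2^{-m}]$ for $m\ge0$, and let $\mathcal U$ be a free ultrafilter on the nonnegative integers. Define states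
\[
f_1(a)=\int_0^1a(s)\,ds,\qquad f_2(a)=\lim_{m\to\mathcal U}2^{m+1}\int_{I_m}a(s)\,ds .
\]
Given $k$, cut each $I_m$ into $k$ intervals of equal length and let $E_i$ be the union over $m$ of the $i$th intervals. Then $f_1(1_{E_i})=f_2(1_{E_i})=1/k$, so $f_1$ and $f_2$ are diffuse by Lemma~\ref{lem:abelian}(b). We have $\Psi(1_{(0,2^{-l}]})=(2^{-l},1)\to(0,1)$. But $a\ge0$ and $f_1(a)=0$ force $a=0$, so $(0,1)\notin\Psi((\mathcal M_+)_1)$. Neither $\Psi(P)$ nor $\Psi((\mathcal M_+)_1)$ is closed.
\end{example}

We therefore need an exact reduction. It comes from writing $\Psi(a)$ as an average of the values of $\Psi$ at spectral projections of $a$, and from the fact that in finite dimensions an average lies in the convex hull itself, not only in its closure.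

\begin{lemma}\label{lem:mean}
Let $F:[0,1]\to\mathbb R^N$ be bounded and Borel. Then $m=\int_0^1F(t)\,dt$ lies in $\operatorname{conv}F([0,1])$.
\end{lemma}

\begin{proof}
Among the Borel sets $T\subset[0,1]$ of measure $1$ choose one for which the affine hull $A$ of $F(T)$ has least dimension. Every affine functional $\ell$ on $\mathbb R^N$ that vanishes on $A$ has $\ell(m)=\int_T\ell(F(t))\,dt=0$, so $m\in A$. Suppose that $m\notin\operatorname{conv}F(T)$. Then $A$ is not a single point, and the supporting hyperplane theorem in $A$ (a point outside a convex subset of a finite-dimensional space can be weakly separated from it) gives a nonconstant affine $\ell:A\to\mathbb R$ with $\ell(m)=0$ and $\ell\ge0$ on $F(T)$. From $\int_T\ell(F(t))\,dt=\ell(m)=0$ we see that $T'=\{t\in T:\ell(F(t))=0\}$ has measure $1$. But $F(T')$ lies in the hyperplane $\{\ell=0\}$ of $A$, against the choice of $T$.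
\end{proof}

\begin{lemma}\label{lem:finite}
Let $f_1,\dots,f_n\in\mathcal M^*$ be arbitrary, $e\in P$ and $a\in(e\mathcal Me)_1^+$. Then $\Psi(a)$ is a convex combination of values of $\Psi$ at projections of $e\mathcal Me$, and there are mutually orthogonal projections $e_1,\dots,e_m\le e$ and numbers $\mu_k\in[0,1]$ with $\Psi(a)=\sum_{k=1}^m\mu_k\Psi(e_k)$.
\end{lemma}

\begin{proof}
For $0\le t\le1$ let $p_t=1_{(t,1]}(a)$, so $p_1=0$. These are projections under $e$, decreasing in $t$. For $s\in(0,1]$ and an integer $l\ge1$, the number of $k\in\{1,\dots,l\}$ with $k/l<s$ is $\lceil ls\rceil-1\in[ls-1,ls)$, and for $s=0$ it is $0$. By the functional calculus,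
\[
\Bigl\|a-\frac1l\sum_{k=1}^lp_{k/l}\Bigr\|\le\frac1l .
\]
If $h$ is a positive functional, $t\mapsto h(p_t)$ is bounded and monotone, hence Borel and Riemann integrable, and the estimate shows that its Riemann sums tend to $h(a)$. Writing each $f_j$ as a combination of four positive functionals, we find that $t\mapsto\Psi(p_t)$ is a bounded Borel map into $\mathbb C^n=\mathbb R^{2n}$ with $\Psi(a)=\int_0^1\Psi(p_t)\,dt$. By Lemma~\ref{lem:mean}, $\Psi(a)=\sum_{i=1}^m\lambda_i\Psi(p_{t_i})$ with $t_1<\dots<t_m$, $\lambda_i\ge0$ and $\sum_i\lambda_i=1$. Put $e_k=p_{t_k}-p_{t_{k+1}}$ for $k<m$ and $e_m=p_{t_m}$. These are orthogonal projections with $p_{t_i}=\sum_{k\ge i}e_k$, so $\sum_i\lambda_ip_{t_i}=\sum_k\mu_ke_k$ with $\mu_k=\lambda_1+\dots+\lambda_k\in[0,1]$.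
\end{proof}

The first assertion gives $\Psi((\mathcal M_+)_1)=\operatorname{conv}\Psi(P)$ with no hypothesis, so for abelian $\mathcal M$ Theorem~\ref{thm:main} already follows from Theorem~\ref{thm:AP}.

It remains to pass diffuseness from $g|_C$ to $f_j|_C$. The absolute value does not commute with restriction: on $M_2(\mathbb C)$ the functional $f(x)=x_{12}=\varphi_1(xe_{21})$ has $|f|=\varphi_1$ and vanishes on the diagonal matrices, where $\varphi_1$ does not. Inequality \eqref{eq:CS} is the substitute.

\begin{lemma}\label{lem:dominated}
Let $g\in\mathcal M^*$ be positive, $e\ne0$ a projection, and $C\subset e\mathcal Me$ an abelian von Neumann subalgebra with unit $e$ such that $g|_C$ is diffuse. If $f\in\mathcal M^*$ and $|f|\le Kg$, then $f|_C$ is diffuse.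
\end{lemma}

\begin{proof}
Write $C=C(X)$ and let $\nu,\mu$ be the measures representing $g|_C$, $f|_C$. For clopen $U\subset X$, \eqref{eq:CS} applied to the projection $1_U\in C\subset\mathcal M$ gives
\[
|\mu(U)|^2\le\|f\|\,|f|(1_U)\le K\|f\|\,\nu(U).
\]
Fix $x\in X$ and $\delta>0$. We have $\nu(\{x\})=0$ by Lemma~\ref{lem:abelian}(a). Apply \eqref{eq:point} to $\nu$ and to $|\mu|$ and intersect the two neighborhoods: there is a clopen $U\ni x$ with $\nu(U)<\delta$ and $|\mu|(U\setminus\{x\})<\delta$. Then $|\mu(\{x\})|\le|\mu(U)|+\delta\le(K\|f\|\delta)^{1/2}+\delta$. So $\mu(\{x\})=0$, and Lemma~\ref{lem:abelian}(a) applies.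
\end{proof}

\begin{proposition}\label{prop:34}
In Theorem~\ref{thm:char}, \textup{(iii)} implies \textup{(iv)}.
\end{proposition}

\begin{proof}
Let $|f_j|\le Kg$, $e\in P$ and $a\in(e\mathcal Me)_1^+$. Write $\Psi(a)=\sum_k\mu_k\Psi(e_k)$ as in Lemma~\ref{lem:finite}, discarding the $e_k$ that are zero. For each $k$ choose $C_k\subset e_k\mathcal Me_k$ by (iii). The functionals $f_j|_{C_k}$ are diffuse by Lemma~\ref{lem:dominated}, so by Theorem~\ref{thm:AP} the set of values of $\Psi$ at projections of $C_k$ is convex. It contains $\Psi(0)=0$ and $\Psi(e_k)$, so there is a projection $q_k\in C_k$ with $\Psi(q_k)=\mu_k\Psi(e_k)$. Since $q_k\le e_k$, the sum $q=\sum_kq_k$ is a projection in $e\mathcal Me$, and $\Psi(q)=\Psi(a)$. The opposite inclusion holds because $P\cap e\mathcal Me\subset(e\mathcal Me)_1^+$.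
\end{proof}

Even for $e=1$ the proof uses (iii) in the corners cut out by spectral projections of $a$; this is why (iii) is stated for all projections.

\section{Pure states and abelian projections}\label{sec:pure}

Two questions are left: how pure states of $\mathcal M$ below $g$ relate to characters of abelian corners below the restrictions of $g$, and whether $\sum_j|f_j|$ is diffuse when each $|f_j|$ is. In neither can one follow a single pure state. In $M_2(\mathbb C)$ let $\varphi$ be the vector state of $(1,1)/\sqrt2$ and let $\varphi_1,\varphi_2$ be as in Example~\ref{ex:M2}. These are distinct pure states, so none dominates a positive multiple of another. Yet $\varphi\le\varphi_1+\varphi_2$, which is the trace, and $\varphi=\frac12\varphi_1$ on the corner $e_{11}M_2(\mathbb C)e_{11}$. What the three states share is an irreducible representation, so we translate diffuseness into representations.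

For a unital representation $\pi$ of $\mathcal M$ on $H$ and $\zeta\in H$, put $\omega_\zeta(x)=\langle\pi(x)\zeta,\zeta\rangle$. A positive $h\in\mathcal M^*$ has a GNS triple $(\pi_h,H_h,\xi_h)$, with $\xi_h$ cyclic and $h=\omega_{\xi_h}$; any representation with a cyclic vector $\zeta$ such that $\omega_\zeta=h$ is unitarily equivalent to $\pi_h$. We recall three facts.
\begin{enumerate}
\item[(R1)] If $\zeta$ is cyclic for $\pi$ and $0\le\theta\le\omega_\zeta$, then $\theta=\omega_{T\zeta}$ for some $T\in\pi(\mathcal M)'$.
\item[(R2)] A state $\varphi$ is pure if and only if every positive $\theta\le\varphi$ is a scalar multiple of $\varphi$, if and only if $\pi_\varphi$ is irreducible.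
\item[(R3)] If $\pi$ is irreducible, then $\pi(\mathcal M)'=\mathbb C1$ (Schur's lemma), $\pi(\mathcal M)$ is weakly dense in $B(H)$, and $\omega_\zeta$ is a pure state for every unit vector $\zeta$.
\end{enumerate}
Call $K\subset H$ an \emph{irreducible subspace} if it is a nonzero closed invariant subspace on which $\pi$ is irreducible.

\begin{lemma}\label{lem:rep}
Let $\pi$ be a representation of $\mathcal M$ on $H$ and let $\zeta\in H$.
\begin{enumerate}
\item[(a)] If $c\varphi\le\omega_\zeta$ with $c>0$ and $\varphi$ a pure state, then $\overline{\pi(\mathcal M)\zeta}$ contains an irreducible subspace.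
\item[(b)] If $\zeta$ is cyclic and $Q$ is the projection onto an irreducible subspace $K$, then $Q\zeta\ne0$, $\omega_{Q\zeta}\le\omega_\zeta$, and $\omega_{Q\zeta}$ is a positive multiple of a pure state.
\end{enumerate}
In particular, a positive $h\in\mathcal M^*$ is diffuse if and only if $H_h$ has no irreducible subspace.
\end{lemma}

\begin{proof}
(a) By (R1) for the restriction of $\pi$ to $L=\overline{\pi(\mathcal M)\zeta}$, we have $c\varphi=\omega_\eta$ with $0\neq\eta\in L$. The restriction of $\pi$ to $\overline{\pi(\mathcal M)\eta}\subset L$ has the cyclic vector $c^{-1/2}\eta$, whose vector state is $\varphi$; so it is equivalent to $\pi_\varphi$, which is irreducible.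

(b) $Q$ commutes with $\pi(\mathcal M)$. If $Q\zeta=0$ then $Q\pi(\mathcal M)\zeta=0$ and $Q=0$, which is false. Next, $\omega_{Q\zeta}(x^*x)=\|Q\pi(x)\zeta\|^2\le\omega_\zeta(x^*x)$. The last claim is (R3) for $\pi|_K$.
\end{proof}

\begin{lemma}\label{lem:sum}
A finite sum of diffuse positive functionals is diffuse.
\end{lemma}

\begin{proof}
Let $h=\sum_jh_j$ with $h_j$ positive, $\pi=\bigoplus_j\pi_{h_j}$ and $\xi=\bigoplus_j\xi_{h_j}$, so that $h=\omega_\xi$. If $h$ is not diffuse, Lemma~\ref{lem:rep}(a) gives an irreducible subspace $K\subset\bigoplus_jH_{h_j}$. For some $j$ the coordinate map $V:K\to H_{h_j}$ is nonzero. It intertwines $\pi|_K$ and $\pi_{h_j}$, so $V^*V$ commutes with $\pi|_K$ and is a positive scalar by Schur's lemma. Thus $V$ is a nonzero multiple of an isometry, $V(K)$ is an irreducible subspace of $H_{h_j}$, and $h_j$ is not diffuse.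
\end{proof}

\begin{lemma}\label{lem:corner}
Let $e$ be an abelian projection.
\begin{enumerate}
\item[(a)] If $\psi$ is a pure state of $\mathcal M$ with $\psi(e)>0$, then $\psi|_{e\mathcal Me}=\psi(e)\chi$ for a character $\chi$ of $e\mathcal Me$.
\item[(b)] If $\chi$ is a character of $e\mathcal Me$, then $\varphi(x)=\chi(exe)$ is a pure state of $\mathcal M$.
\end{enumerate}
\end{lemma}

\begin{proof}
(a) Let $(\pi,H,\xi)$ be the GNS triple of $\psi$ and $E=\pi(e)$; then $\|E\xi\|^2=\psi(e)>0$. The map $y\mapsto EyE$ is weakly continuous and $\pi(\mathcal M)$ is weakly dense in $B(H)$, so $\pi(e\mathcal Me)$ is weakly dense in $B(EH)$. The weak closure of a commutative algebra is commutative, so $\dim EH=1$. Hence each $x\in e\mathcal Me$ acts on $EH$ as a scalar $\chi(x)$, the map $\chi$ is a character, and $\psi(x)=\langle\pi(x)E\xi,E\xi\rangle=\chi(x)\psi(e)$.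

(b) $\varphi$ is positive and $\varphi(1)=\chi(e)=1$. Let $0\le\theta\le\varphi$. Then $\theta(1-e)=0$, so $\theta(x)=\theta(exe)$ by the Cauchy--Schwarz inequality. Also $\theta|_{e\mathcal Me}\le\chi$, and $\chi$ is pure, so $\theta|_{e\mathcal Me}=s\chi$ for a scalar $s$ and $\theta=s\varphi$. By (R2), $\varphi$ is pure.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:char}]
By Propositions~\ref{prop:23} and~\ref{prop:34} it remains to prove (iv)$\Rightarrow$(i) and (i)$\Rightarrow$(ii). We prove the contrapositives.

Suppose (i) fails: $c\psi\le g$ with $c>0$, $\psi$ pure, and $\psi(e)>0$ for an abelian $e$. Take $n=1$ and $f_1=c\psi$, so $|f_1|=f_1\le g$. By Lemma~\ref{lem:corner}(a), $f_1=c\psi(e)\chi$ on $e\mathcal Me$ with $\chi$ a character. So $f_1(P\cap e\mathcal Me)=\{0,c\psi(e)\}$, which misses $f_1(\frac12e)=\frac12c\psi(e)$, and (iv) fails.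

Suppose (ii) fails: $c\chi\le g|_{e\mathcal Me}$ with $e$ abelian, $c>0$ and $\chi$ a character. Let $\varphi$ be the pure state of Lemma~\ref{lem:corner}(b). As the example in $M_2(\mathbb C)$ shows, $g$ need not dominate a multiple of $\varphi$; but its compression by $e$ does. Let $(\pi,H,\xi)$ be the GNS triple of $g$. For $x\ge0$ in $\mathcal M$,
\[
c\varphi(x)=c\chi(exe)\le g(exe)=\omega_{\pi(e)\xi}(x).
\]
By Lemma~\ref{lem:rep}(a) there is an irreducible subspace $K\subset L=\overline{\pi(\mathcal M)\pi(e)\xi}$. Let $Q$ be the projection onto $K$. By Lemma~\ref{lem:rep}(b), $\omega_{Q\xi}=c'\psi\le g$ with $c'>0$ and $\psi$ pure. Moreover $c'\psi(e)=\|\pi(e)Q\xi\|^2=\|Q\pi(e)\xi\|^2$. If this were zero, $Q$ would vanish on $\pi(\mathcal M)\pi(e)\xi$, hence on $L\supset K\neq0$, which is absurd. So $\psi(e)>0$, and (i) fails.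
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:main}]
Let $g=\sum_j|f_j|$. Each $|f_j|$ is a diffuse positive functional, so $g$ is diffuse by Lemma~\ref{lem:sum}. Then $g$ dominates no positive multiple of any pure state, and (i) of Theorem~\ref{thm:char} holds. Since $|f_j|\le g$, condition (iv) with $e=1$ and $K=1$ gives $\Psi(P)=\Psi((\mathcal M_+)_1)$.
\end{proof}

\section{Algebras with few abelian projections}\label{sec:cor}

Recall from the type decomposition that $\mathcal M$ has a (nonzero) type I direct summand if and only if it contains a nonzero abelian projection. Recall also that $\mathcal M$ is \emph{$\sigma$-finite} if every orthogonal family of nonzero projections is countable, and that a nonzero $\sigma$-finite algebra has a normal state $\omega$ that is faithful: $x\ge0$ and $\omega(x)=0$ imply $x=0$.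

\begin{proof}[Proof of Corollary~\ref{cor:types}]
For (a) and (b) let $g=\sum_j|f_j|$. It suffices to verify (ii) of Theorem~\ref{thm:char}, since (iv) with $e=1$ is then the assertion.

(a) The only abelian projection is $0$, and the zero algebra has no character.

(b) If $e$ is an abelian projection of $B(H)$, then $eB(H)e=B(eH)$ is abelian, so $e$ has rank at most one. Let $f$ vanish on the compact operators, with polar decomposition $f=|f|(\,\cdot\,v)$, and choose a net $y_\alpha$ in $B(H)$ converging weak* to $v^*$ in $B(H)^{**}$. Each $ey_\alpha$ is compact, so \eqref{eq:inverse} and separate weak* continuity give $|f|(e)=f(ev^*)=\lim_\alpha f(ey_\alpha)=0$. Hence $g(e)=0$, so $g$ vanishes on $eB(H)e=\mathbb Ce$ and (ii) holds.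

(c) The ``if'' part is (a). Conversely, let $\mathcal M$ be $\sigma$-finite with a type I summand. We imitate the second half of Example~\ref{ex:M2}: one functional confines $p$ to an abelian corner, where the other is a character. Let $\omega$ be a faithful normal state, $e\ne0$ an abelian projection and $\chi$ a character of $e\mathcal Me$. Define positive functionals
\[
f_1(x)=\omega((1-e)x(1-e)),\qquad f_2(x)=\chi(exe).
\]
Then $\Psi(\frac12e)=(0,\frac12)$. Let $p\in P$ with $f_1(p)=0$. Since $\omega$ is faithful, $(p(1-e))^*(p(1-e))=(1-e)p(1-e)=0$, so $p=pe$ and $p$ is a projection of $e\mathcal Me$. Therefore $f_2(p)=\chi(p)\in\{0,1\}$, and $(0,\frac12)\notin\Psi(P)$.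
\end{proof}

In (c), $\sigma$-finiteness is used only to obtain a faithful state. Parts (a) and (b) apply to functionals that are as far from diffuse as possible. Every nonzero $\mathcal M$ has pure states; and for infinite-dimensional $H$, a pure state of the quotient of $B(H)$ by the compact operators, composed with the quotient map, is a pure state of $B(H)$ to which (b) applies.

\begin{thebibliography}{9}

\bibitem{AP} Armstrong and Prikry, the theorem on the abelian case, as stated in Theorem~\ref{thm:AP}.

\bibitem{Tak} Takesaki, \emph{Theory of Operator Algebras I}.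

\end{thebibliography}
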